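\title{Extending Fr\'echet differentiable norms from a subspace}

\begin{abstract}
We show that an equivalent Fr\'echet differentiable norm on a closed subspace of a separable reflexive Banach space extends to an equivalent Fr\'echet differentiable norm on the whole space. More precisely, if every equivalent norm on a Banach space can be approximated by Fr\'echet differentiable ones, then such extensions exist and are dense among all equivalent extensions. This covers all spaces with separable dual and all reflexive spaces; for a separable space the extension property is equivalent to separability of the dual. The proof first produces, by a continuous selection of Hahn--Banach extensions, a norm that is differentiable at the points of the subspace, and then smooths it elsewhere with an error that is quadratic in the distance to the subspace.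
\end{abstract}

\section{The question and the results}\label{sec:intro}

Banach spaces are real, and a subspace is a closed linear subspace. A function $p$ on a Banach space $(X,\|\cdot\|)$ is \emph{Fr\'echet differentiable} at $x$ if there is $p'(x)\in X^*$ with $p(x+u)=p(x)+p'(x)(u)+o(\|u\|)$ as $u\to0$. A norm on a nonzero space is never differentiable at $0$, so we call a norm \emph{Fr\'echet smooth} if it is equivalent to $\|\cdot\|$ and Fr\'echet differentiable at every point $x\ne0$. The restriction of a Fr\'echet smooth norm to a subspace is Fr\'echet smooth. We study the converse.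

\begin{quote}
Let $X$ be separable and reflexive, let $Y$ be a subspace of $X$ and let $|\cdot|$ be a Fr\'echet smooth norm on $Y$. Is there a Fr\'echet smooth norm on $X$ whose restriction to $Y$ is $|\cdot|$?
\end{quote}

The simplest case suggests that the answer is yes. Suppose that $\|\cdot\|$ is itself Fr\'echet smooth and that there is a bounded linear projection $Q$ of $X$ onto $Y$. Then
\[
N(x)=\bigl(|Qx|^2+\|x-Qx\|^2\bigr)^{1/2}
\]
is an equivalent norm that extends $|\cdot|$. The square of a Fr\'echet smooth norm is Fr\'echet differentiable everywhere (at $0$ it is $O(\|u\|^2)$), so $N^2$ is differentiable on $X$ and $N$ is differentiable off $0$. Without a projection this formula is lost, and two demands compete. An extension that is exact on $Y$ is easy to write down, but it may have corners at the points of $Y$ (Example~\ref{ex:corner}); a smooth approximation of that extension is no longer exact on $Y$. The two demands can be reconciled.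

\begin{theorem}\label{thm:A}
Let $X$ be a separable reflexive Banach space, $Y$ a subspace of $X$ and $|\cdot|$ a Fr\'echet smooth norm on $Y$. Then there is a Fr\'echet smooth norm on $X$ whose restriction to $Y$ is $|\cdot|$.
\end{theorem}

Separability and reflexivity enter the proof only through the following density property.

\begin{definition}
A Banach space $X$ has \emph{property (D)} if for every equivalent norm $p$ on $X$ and every $\eta>0$ there is a Fr\'echet smooth norm $q$ on $X$ with $(1-\eta)p\le q\le(1+\eta)p$.
\end{definition}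

A norm $R$ on a Banach space is \emph{locally uniformly rotund} (LUR) if $f_k\to f$ in norm whenever $2R(f)^2+2R(f_k)^2-R(f+f_k)^2\to0$. For points of the unit sphere this says that $f_k\to f$ as soon as the norms of the midpoints $\frac12(f+f_k)$ tend to $1$.

\begin{theorem}\label{thm:B}
For a Banach space $X$ the following are equivalent.
\begin{itemize}
\item[(1)] $X$ has property (D).
\item[(2)] For every subspace $Y$, every Fr\'echet smooth norm $|\cdot|$ on $Y$, every equivalent norm $\nu$ on $X$ with $\nu|_Y=|\cdot|$ and every $\varepsilon'>0$ there is a Fr\'echet smooth norm $N$ on $X$ with $N|_Y=|\cdot|$ and $(1-\varepsilon')\nu\le N\le(1+\varepsilon')\nu$.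
\end{itemize}
Both hold if $X$ has an equivalent norm whose dual norm is LUR. In particular, they hold if $X^*$ is separable, or if $X$ is reflexive, separable or not.
\end{theorem}

A norm $\nu$ as in (2) always exists (Lemma~\ref{lem:extend}), so (2) says that Fr\'echet smooth extensions of $|\cdot|$ exist and are dense among all equivalent extensions.

\begin{corollary}\label{cor:C}
For a separable Banach space $X$ the following are equivalent.
\begin{itemize}
\item[(a)] $X^*$ is separable.
\item[(b)] Every Fr\'echet smooth norm on every subspace of $X$ extends to a Fr\'echet smooth norm on $X$.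
\item[(c)] Some Fr\'echet smooth norm on some subspace of $X$ extends to a Fr\'echet smooth norm on $X$.
\end{itemize}
\end{corollary}

Thus for separable spaces, separability of the dual is exactly the range of validity of the positive answer. In $\ell_1$, whose dual $\ell_\infty$ is not separable, no Fr\'echet smooth norm on any subspace has a Fr\'echet smooth extension.

The implication (1)$\Rightarrow$(2) is proved in two independent steps, one for the points of $Y$ (Section~\ref{sec:onY}) and one for the points off $Y$ (Section~\ref{sec:offY}). Section~\ref{sec:model} carries out both steps in the plane. Section~\ref{sec:D} establishes property (D) for the spaces named in Theorem~\ref{thm:B} and deduces Theorem~\ref{thm:A} and Corollary~\ref{cor:C}.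

\section{Supporting functionals and a first extension}\label{sec:prelim}

For an equivalent norm $p$ on $X$ let $p^*(f)=\sup\{f(x):p(x)\le1\}$ be the dual norm on $X^*$. By the Hahn--Banach theorem $p(x)=\max\{f(x):p^*(f)\le1\}$, and therefore $p\le cq$ if and only if $q^*\le cp^*$. If $p$ is Fr\'echet differentiable at $x\ne0$, then for $\tau\downarrow0$ the quotients $(p(x+\tau u)-p(x))/\tau\le p(u)$ tend to $p'(x)(u)$, and for $u=x$ they equal $p(x)$. Hence
\[
p^*(p'(x))=1,\qquad p'(x)(x)=p(x).
\]
By homogeneity $p$ is then differentiable at $\lambda x$ for $\lambda>0$, with $p'(\lambda x)=p'(x)$, so it suffices to study points with $p(x)=1$. Differentiability at such a point means that the functionals that almost support the unit ball there are all close to each other.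

\begin{theorem}[\v{S}mulyan's test, {\cite[Thm.~I.1.4]{DGZ}}]\label{thm:smulyan}
Let $p$ be an equivalent norm on $X$ and $p(x)=1$. Then $p$ is Fr\'echet differentiable at $x$ if and only if $f_k-g_k\to0$ in norm whenever $p^*(f_k)\le1$, $p^*(g_k)\le1$, $f_k(x)\to1$ and $g_k(x)\to1$.
\end{theorem}

\begin{lemma}\label{lem:C1}
Let the equivalent norm $p$ be Fr\'echet differentiable at $x\ne0$.
\begin{itemize}
\item[(i)] If $p^*(f_k)\le1$ and $f_k(x)\to p(x)$, then $f_k\to p'(x)$ in norm. In particular, $p'(x)$ is the only $f$ with $p^*(f)\le1$ and $f(x)=p(x)$.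
\item[(ii)] If $p$ is Fr\'echet differentiable at points $x_k\to x$, then $p'(x_k)\to p'(x)$ in norm. In particular, a Fr\'echet smooth norm is $C^1$ on $X\setminus\{0\}$.
\end{itemize}
\end{lemma}

\begin{proof}
For (i) apply Theorem~\ref{thm:smulyan} at $x/p(x)$ with $g_k=p'(x)$. For (ii) note that $p(x)\ge p'(x_k)(x)=p(x_k)-p'(x_k)(x_k-x)\ge p(x_k)-p(x_k-x)\to p(x)$, and use (i).
\end{proof}

If smoothness is ignored, extension is elementary.

\begin{lemma}\label{lem:extend}
Every equivalent norm $|\cdot|$ on a subspace $Y$ of $X$ extends to an equivalent norm on $X$.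
\end{lemma}

\begin{proof}
Let $a\|y\|\le|y|\le C\|y\|$ on $Y$ with $a,C>0$, and put
\[
\nu(x)=\inf_{y\in Y}\bigl(|y|+C\|x-y\|\bigr).
\]
Adding the expressions for $(x,y)$ and $(x',y')$ shows that $\nu$ is subadditive, and replacing $y$ by $\lambda y$ shows that it is absolutely homogeneous. The choice $y=0$ gives $\nu(x)\le C\|x\|$, and $|y|+C\|x-y\|\ge\min(a,C)(\|y\|+\|x-y\|)$ gives $\nu(x)\ge\min(a,C)\|x\|$. Let $x\in Y$. The choice $y=x$ gives $\nu(x)\le|x|$, and $|y|+C\|x-y\|\ge|y|+|x-y|\ge|x|$ gives $\nu(x)\ge|x|$.
\end{proof}

\begin{example}\label{ex:corner}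
This extension can fail to be differentiable even when both given norms are smooth. Let $X=\mathbb R^2$ be Euclidean, $Y=\mathbb R\times\{0\}$ with the absolute value, and $C=\sqrt5$. For $a>0$, $y\in\mathbb R$ and $w=a-y$, the Cauchy--Schwarz inequality gives
\[
|y|+\sqrt5\,\sqrt{w^2+b^2}\ge(a-w)+(w+2|b|)=a+2|b|,
\]
with equality when $w=|b|/2$ and $y\ge0$. So $\nu(a,b)=a+2|b|$ for $|b|\le2a$, and $\nu$ is not differentiable at any point $(a,0)$.
\end{example}

\section{A model in the plane}\label{sec:model}

Let $X=\mathbb R^2$ and $Y=\mathbb R\times\{0\}$, with $|\cdot|$ the absolute value and $\nu(a,b)=|a|+2|b|$.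

\emph{Removing the corner on $Y$.} The norm $\nu$ has a corner at $(1,0)$ because many functionals support its ball there, namely all $(a,b)\mapsto a+\beta b$ with $|\beta|\le2$. These are the norm-preserving extensions of the functional $a\mapsto a$ on $Y$. Keep only one extension, say $\beta=0$, and its negative. The supremum of the two is the seminorm $N_0(a,b)=|a|$, which extends $|\cdot|$ and is differentiable at $(\pm1,0)$. To obtain a norm, put
\[
P(a,b)=\max\bigl(N_0,\tfrac12\nu\bigr)(a,b)=\max\bigl(|a|,\tfrac12|a|+|b|\bigr).
\]
Then $P(a,b)=a$ in the sector $a\ge2|b|$. The unit ball of $P$ is the hexagon with vertices $(\pm1,\pm\frac12)$ and $(0,\pm1)$.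

\emph{Smoothing off $Y$.} Here one could round six vertices by hand. In general nothing is known about $P$ off $Y$, nothing in the first step keeps its corners away from $Y$, and the only tool is property (D), which moves a norm by a small relative amount at all points at once. We need an error that vanishes on $Y$, and vanishes fast enough to preserve differentiability there. The device is the identity $d^2=\sup_{t}(2td-t^2)$. Let $d(a,b)=|b|$, which is the $P$-distance to $Y$, and fix $\delta>0$. For $t>0$ the set
\[
W_t=\{P+2\delta t\,d\le1+\delta t^2\}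
\]
is the ball of radius $1+\delta t^2$ of the \emph{norm} $P+2\delta td$, so (D) applies to it. In the sector, $W_t$ is the wedge $a\le1-\delta(2t|b|-t^2)$, bounded by the tangents to the parabola $a=1-\delta b^2$ at $b=\pm t$. Let $t_n=2^{-n}$ and $W=\bigcap_{n\ge0}W_{t_n}$. In the sector,
\[
W=\{a\le1-\delta g(b)\},\qquad g(b)=\sup_n\,(2t_n|b|-t_n^2).
\]
Since $(2t|b|-t^2)-(2t'|b|-t'^2)=(t-t')(2|b|-t-t')$, for $n\ge1$ the supremum is attained at $n$ when $\frac34t_n\le|b|\le\frac32t_n$. So $W$ is a polygon with infinitely many sides, which accumulate at $(1,0)$; see Figure~\ref{fig:wedges}. Three features matter.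
\begin{itemize}
\item We have $0\le g(b)\le b^2$. Hence $W$ meets $Y$ in the unit ball of $|\cdot|$, and near $(1,0)$ its boundary is squeezed between the line $a=1$ and a parabola tangent to it.
\item If $b\ne0$, then $g(b)>0$ while $2t_n|b|-t_n^2\to0$. So near a boundary point off $Y$ all but finitely many constraints are slack.
\item The wedge $W_t$ meets $Y$ at $a=1+\delta t^2$, beyond the point $(1,0)$. It can therefore be replaced by a smooth ball that differs from it by a fraction of $\delta t^2$, without cutting into $W\cap Y$.
\end{itemize}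
After this replacement, $W$ is locally off $Y$ a finite intersection of smooth balls, and it remains to round the corners where two of them meet.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=8,yscale=3]
\fill[gray!20] (-0.62,0.75) -- (-0.5,0.75) -- (-0.125,0.375) -- (-0.031,0.1875) -- (-0.008,0.094) -- (0,0) -- (-0.008,-0.094) -- (-0.031,-0.1875) -- (-0.125,-0.375) -- (-0.5,-0.75) -- (-0.62,-0.75) -- cycle;
\draw[thick] (-0.5,0.75) -- (-0.125,0.375) -- (-0.031,0.1875) -- (-0.008,0.094) -- (0,0) -- (-0.008,-0.094) -- (-0.031,-0.1875) -- (-0.125,-0.375) -- (-0.5,-0.75);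
\draw[dashed] (-0.125,0.375) -- (0.25,0) -- (-0.125,-0.375);
\draw[dashed] (-0.031,0.1875) -- (0.0625,0) -- (-0.031,-0.1875);
\draw[densely dotted,thick,domain=-0.75:0.75,samples=40] plot ({-(\x)*(\x)},{\x});
\draw[->] (-0.66,0) -- (0.42,0) node[right]{$Y$};
\draw[gray] (0,-0.75) -- (0,0.75) node[above]{$a=1$};
\node[circle,fill,inner sep=1pt] at (0,0) {};
\node[circle,fill,inner sep=1pt] at (0.25,0) {};
\node[below right] at (0.25,0) {$1+\delta t^2$};
\node at (-0.4,0.25) {$W$};
\end{tikzpicture}
\caption{The set $W$ (shaded) near the point $(1,0)$ of $Y$, with the horizontal scale stretched. Its sides lie on tangents to the parabola $a=1-\delta b^2$ (dotted) and accumulate at $(1,0)$. The dashed lines continue the tangents at $b=\pm t$ and at $b=\pm t/2$; the two tangents at $b=\pm t$ meet on $Y$ at $a=1+\delta t^2$, outside $W$.}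
\label{fig:wedges}
\end{figure}

\section{An extension differentiable at the points of the subspace}\label{sec:onY}

In the plane we chose one extension for each of two functionals. In general we must choose an extension $s(f)\in X^*$ for every $f$ in the unit sphere of $Y^*$ and form $N_0(x)=\sup_fs(f)(x)$. Near a point $y\in Y$ the supremum is almost attained by functionals $f$ that almost norm $y$. By Lemma~\ref{lem:C1} these are close to the derivative of $|\cdot|$ at $y$, and we need their extensions to be close to each other as well. So $s$ has to be norm continuous. A projection $Q$ onto $Y$ would give the linear choice $s(f)=f\circ Q$ and $N_0(x)=|Qx|$. Linearity is not needed, and a continuous choice is supplied by the following theorem.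

Let $S$ be a metric space and $E$ a Banach space. A map $\Psi$ from $S$ to the nonempty subsets of $E$ is \emph{lower semicontinuous} if $\{f\in S:\Psi(f)\cap O\ne\emptyset\}$ is open for every open $O\subset E$. \emph{Michael's selection theorem} states that if $\Psi$ is lower semicontinuous and its values are closed and convex, then there is a continuous $s_0:S\to E$ with $s_0(f)\in\Psi(f)$ for all $f$.

\begin{proposition}\label{prop:onY}
Let $X$ be a Banach space, $Y\ne\{0\}$ a subspace, $|\cdot|$ a Fr\'echet smooth norm on $Y$, $\nu$ an equivalent norm on $X$ with $\nu|_Y=|\cdot|$, and $0<\varepsilon<1$. Then there is a norm $P$ on $X$ with $P|_Y=|\cdot|$ and $(1-\varepsilon)\nu\le P\le(1+\varepsilon)\nu$ that is Fr\'echet differentiable, as a function on $X$, at every point of $Y\setminus\{0\}$.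
\end{proposition}

\begin{proof}
\emph{The selection.} Let $S=\{f\in Y^*:|f|^*=1\}$ with the norm metric. For $f\in S$ let
\[
\Psi_0(f)=\{g\in X^*:g|_Y=f,\ \nu^*(g)<1+\varepsilon\},
\]
and let $\Psi(f)$ be its norm closure. Since $\nu|_Y=|\cdot|$, the Hahn--Banach theorem extends every functional $e_0\in Y^*$ to some $e\in X^*$ with $\nu^*(e)=|e_0|^*$. So $\Psi(f)$ is nonempty; it is closed and convex, and each $g\in\Psi(f)$ satisfies $g|_Y=f$ and $\nu^*(g)\le1+\varepsilon$.

To prove lower semicontinuity, let $O\subset X^*$ be open and $\Psi(f)\cap O\ne\emptyset$. Then $O$ contains some $g\in\Psi_0(f)$. Choose $r>0$ such that $\nu^*(g)+r\le1+\varepsilon$ and the open $\nu^*$-ball of radius $r$ about $g$ lies in $O$. If $f_1\in S$ and $|f_1-f|^*<r$, extend $f_1-f$ to $e\in X^*$ with $\nu^*(e)<r$. Then $g+e\in\Psi_0(f_1)\cap O$.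

Michael's theorem gives a continuous selection $s_0$ of $\Psi$. Put $s(f)=\frac12(s_0(f)-s_0(-f))$. Then $s:S\to X^*$ is norm continuous, $s(-f)=-s(f)$, $s(f)|_Y=f$ and $\nu^*(s(f))\le1+\varepsilon$.

\emph{The seminorm.} Let $N_0(x)=\sup_{f\in S}s(f)(x)$. Because $s$ is odd, $N_0(x)=\sup_{f\in S}|s(f)(x)|$, so $N_0$ is a seminorm. Also $N_0\le(1+\varepsilon)\nu$, which makes $N_0$ continuous, and $N_0(y)=\sup_{f\in S}f(y)=|y|$ for $y\in Y$.

\emph{Differentiability of $N_0$.} Fix $y\in Y$ with $|y|=1$, and let $f_y\in S$ be the derivative of $|\cdot|$ at $y$, so that $f_y(y)=1$. We show that $s(f_y)$ is the derivative of $N_0$ at $y$. For $u\in X$, $u\neq 0$, choose $f_u\in S$ with $s(f_u)(y+u)\ge N_0(y+u)-\nu(u)^2$. On the one hand, $N_0(y+u)\ge s(f_y)(y+u)=1+s(f_y)(u)$. On the other hand, $N_0(y+u)\le f_u(y)+s(f_u)(u)+\nu(u)^2\le1+s(f_u)(u)+\nu(u)^2$. Since $N_0(y)=1$,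
\begin{equation}\label{eq:N0}
0\le N_0(y+u)-N_0(y)-s(f_y)(u)\le\nu^*\bigl(s(f_u)-s(f_y)\bigr)\,\nu(u)+\nu(u)^2 .
\end{equation}
The functionals $f_u$ almost norm $y$: as $u\to0$,
\[
1\ge f_u(y)=s(f_u)(y+u)-s(f_u)(u)\ge N_0(y+u)-\nu(u)^2-(1+\varepsilon)\nu(u)\to1 .
\]
By Lemma~\ref{lem:C1}(i) for the norm $|\cdot|$ on $Y$, applied along any sequence $u_k\to0$, we get $f_u\to f_y$ in the norm of $Y^*$. Then $s(f_u)\to s(f_y)$ in norm, and the right side of \eqref{eq:N0} is $o(\nu(u))$. By homogeneity $N_0$ is Fr\'echet differentiable at every point of $Y\setminus\{0\}$.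

\emph{The norm.} Put $P=\max(N_0,(1-\varepsilon)\nu)$. This is a norm with $(1-\varepsilon)\nu\le P\le(1+\varepsilon)\nu$. For $y\in Y\setminus\{0\}$ we have $N_0(y)=\nu(y)>(1-\varepsilon)\nu(y)$, so by continuity $P=N_0$ on a neighborhood of $y$ in $X$. Hence $P(y)=|y|$ and $P$ is Fr\'echet differentiable at $y$.
\end{proof}

The convergence $f_u\to f_y$ is the only place in the proof of (1)$\Rightarrow$(2) where the smoothness of $|\cdot|$ is used, and Proposition~\ref{prop:onY} needs no hypothesis on $X$.

\begin{remark}
The slack $\varepsilon$ left room for the correction $e$, and it cannot be dropped: the bound $P\le\nu$ may be unattainable. Let $X=\mathbb R^3$, let $Y=\mathbb R^2\times\{0\}$ be Euclidean, put $e_\theta=(\cos\theta,\sin\theta)$ and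
\[
\nu(x)=\max_{0\le\theta\le\pi}|x_1\cos\theta+x_2\sin\theta+x_3| .
\]
This is a norm (test $\theta=0,\pi/2,\pi$) that is Euclidean on $Y$, and its dual ball is the convex hull of the points $\pm(e_\theta,1)$, $0\le\theta\le\pi$. A convex combination of Euclidean unit vectors is a unit vector only if they coincide. So the only extension of $e_\theta\in Y^*$ with $\nu^*$-norm at most $1$ is $(e_\theta,1)$ for $0<\theta<\pi$ and $(e_\theta,-1)$ for $-\pi<\theta<0$, and no selection of such extensions is continuous at $\theta=0$. If $P\le\nu$ were a norm as in Proposition~\ref{prop:onY}, then $\theta\mapsto P'(e_\theta,0)$ would be such a selection, continuous by Lemma~\ref{lem:C1}(ii).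
\end{remark}

\section{Smoothing away from the subspace}\label{sec:offY}

\begin{proposition}\label{prop:offY}
Let $X$ have property (D), let $Y$ be a subspace, $P$ an equivalent norm on $X$ and $\delta>0$. Put $d(x)=\inf_{y\in Y}P(x-y)$. Then there is an equivalent norm $N$ on $X$ that is Fr\'echet differentiable at every point of $X\setminus Y$ and satisfies
\begin{equation}\label{eq:squeeze}
P(x)\le N(x)\le P(x)+\frac{4\delta\,d(x)^2}{P(x)}\le(1+4\delta)P(x)\qquad(x\ne0).
\end{equation}
\end{proposition}

The function $d$ is a seminorm, $d\le P$, and $d(x)=0$ exactly when $x\in Y$, because $Y$ is closed. The last inequality in \eqref{eq:squeeze} is just $d\le P$.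

\subsection*{The smooth balls and their rounded intersection}
For $n\ge0$ let $t_n=2^{-n}$ and $c_n=\delta t_n^2$. The norm $P_n=P+2\delta t_nd$ satisfies $P\le P_n\le(1+2\delta)P$. Property (D), with $\eta=c_n/(4+8\delta)$, gives a Fr\'echet smooth norm $p_n$ on $X$ with
\begin{equation}\label{eq:pn}
|p_n-P_n|\le\tfrac14c_nP .
\end{equation}
This is the only use of (D). The ball $\{p_n\le1+c_n\}$ is the smooth substitute for the set $W_{t_n}$ of Section~\ref{sec:model}.

An intersection of smooth balls has corners where two boundaries cross. To round them we replace the conditions $p_n\le1+c_n$ by one condition on a sum of $C^1$ penalties, each of which vanishes where its constraint is comfortably slack. Let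
\[
\varphi_n(\tau)=\Bigl(\frac{\max(0,\tau-1-c_n/2)}{c_n/2}\Bigr)^2,\qquad
\Phi(x)=\sum_{n\ge0}\varphi_n\bigl(p_n(x)\bigr)\in[0,\infty],\qquad B=\{\Phi\le1\}.
\]
The function $\max(0,\tau)^2$ has the continuous, nonnegative, nondecreasing derivative $2\max(0,\tau)$, so $\varphi_n$ is $C^1$, nondecreasing and convex. Moreover
\[
\varphi_n(\tau)=0\iff\tau\le1+\tfrac12c_n,\qquad\varphi_n(\tau)\le1\iff\tau\le1+c_n .
\]
Each $\varphi_n\circ p_n$ is continuous, convex, even and nonnegative. So $\Phi$, the supremum of its partial sums, is lower semicontinuous, convex and even, and $B$ is closed, convex and symmetric.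

The constants come from dividing the margin $c_n$. A half is spent on the rounding, a quarter on the approximation \eqref{eq:pn}, and the last quarter is used through
\begin{equation}\label{eq:square}
2td-\tfrac14t^2\le4d^2,
\end{equation}
which is $(2d-\frac12t)^2\ge0$.

\begin{lemma}\label{lem:incl}
We have $\{P+4\delta d^2\le1\}\subset\{\Phi=0\}\subset B\subset\{P\le1\}$. Moreover, every $x\in B$ satisfies
\begin{equation}\label{eq:strict}
P(x)\le1+\delta\bigl(\tfrac54t_n^2-2t_nd(x)\bigr)\qquad(n\ge0).
\end{equation}
\end{lemma}

\begin{proof}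
Let $P(x)+4\delta d(x)^2\le1$. Then $P(x)\le1$, and \eqref{eq:pn} and \eqref{eq:square} give
\[
p_n(x)\le P(x)+2\delta t_nd(x)+\tfrac14c_n=P(x)+\delta\bigl(2t_nd(x)-\tfrac14t_n^2\bigr)+\tfrac12c_n\le1+\tfrac12c_n .
\]
So every term of $\Phi(x)$ vanishes. Now let $x\in B$. Every term of $\Phi(x)$ is at most $1$, so $p_n(x)\le1+c_n$, and \eqref{eq:pn} gives $P(x)\le P_n(x)\le1+c_n+\frac14c_nP(x)$. Letting $n\to\infty$ we get $P(x)\le1$. Hence $P_n(x)\le1+\frac54c_n$, which is \eqref{eq:strict}.
\end{proof}

By Lemma~\ref{lem:incl}, $B$ is bounded and contains a neighborhood of $0$, and $\Phi(0)=0$. The Minkowski functional $N(x)=\inf\{\lambda>0:x/\lambda\in B\}$ of the closed, convex, symmetric set $B$ is therefore an equivalent norm with $B=\{N\le1\}$.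

\subsection*{The estimate \eqref{eq:squeeze}}
The inclusion $B\subset\{P\le1\}$ gives $P\le N$. For $x\ne0$ let $\lambda=P(x)+4\delta d(x)^2/P(x)$. Since $\lambda\ge P(x)$,
\[
P(x/\lambda)+4\delta\,d(x/\lambda)^2=\frac{P(x)}{\lambda}+\frac{4\delta d(x)^2}{\lambda^2}\le\frac{P(x)}\lambda+\frac{4\delta d(x)^2}{\lambda P(x)}=1 .
\]
So $x/\lambda\in B$ by Lemma~\ref{lem:incl}, that is, $N(x)\le\lambda$.

\subsection*{Differentiability off $Y$}
Let $x_0\notin Y$; by homogeneity assume $N(x_0)=1$, so that $x_0\in B$.

\emph{The sum $\Phi$ is finite and $C^1$ near $x_0$.} Since $d(x_0)>0$, the right side of \eqref{eq:strict} at $x_0$ is less than $1$ as soon as $t_n<\frac85d(x_0)$. Thus $P(x_0)<1$. Choose $\kappa>0$ and an open ball $U$ about $x_0$ with $0\notin U$ and $P\le1-\kappa$ on $U$. On $U$ we have $d\le P\le1$, so \eqref{eq:pn} gives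
\[
p_n\le1-\kappa+2\delta t_n+\tfrac14c_n .
\]
Choose $n_1$ such that the right side is at most $1$ for $n\ge n_1$. Then $\Phi=\sum_{n<n_1}\varphi_n\circ p_n$ on $U$. Each $p_n$ is $C^1$ on $U$ by Lemma~\ref{lem:C1}(ii), so $\Phi$ is $C^1$ on $U$.

\emph{The unit sphere of $N$ lies in a level set of $\Phi$.} Let $z\in U$ and $N(z)=1$. Then $z\in B$, so $\Phi(z)\le1$. If $\Phi(z)<1$, continuity of $\Phi$ on $U$ would give $(1+\tau)z\in B$ for small $\tau>0$, and so $N(z)<1$. Hence $\Phi(z)=1$; in particular $\Phi(x_0)=1$.

\emph{The radial derivative does not vanish.} For $0<\tau<1$ convexity gives $\Phi(x_0-\tau x_0)\le(1-\tau)\Phi(x_0)+\tau\Phi(0)=1-\tau$. Subtracting $\Phi(x_0)=1$, dividing by $\tau$ and letting $\tau\to0$, we obtain $\Phi'(x_0)(x_0)\ge1$.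

\emph{Conclusion.} We use the implicit function theorem in this form: if $G$ is a real $C^1$ function near $(x_0,1)$ in $X\times\mathbb R$ and $\partial_\lambda G(x_0,1)\ne0$, then there are a neighborhood $V$ of $x_0$, an open interval $I\ni1$ and a $C^1$ function $\Lambda:V\to I$ such that, for $(x,\lambda)\in V\times I$, $G(x,\lambda)=G(x_0,1)$ holds if and only if $\lambda=\Lambda(x)$. Take $G(x,\lambda)=\Phi(x/\lambda)$. It is $C^1$ near $(x_0,1)$, $G(x_0,1)=1$, and $\partial_\lambda G(x_0,1)=-\Phi'(x_0)(x_0)\le-1$. For $x$ close to $x_0$, continuity of $N$ gives $N(x)\in I$ and $z=x/N(x)\in U$. As $N(z)=1$, we have $G(x,N(x))=\Phi(z)=1$, so $N(x)=\Lambda(x)$. Thus $N$ is $C^1$ near $x_0$, and Proposition~\ref{prop:offY} is proved. \qed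

\begin{remark}
The term $2\delta t_nd$ is what makes the sum locally finite. If it is omitted, so that $p_n$ approximates $P$ itself, the proof of Lemma~\ref{lem:incl} with $d$ replaced by $0$ gives $B=\{P\le1\}$, and nothing is smoothed.
\end{remark}

\begin{proof}[Proof that (1) and (2) in Theorem~\ref{thm:B} are equivalent]
For $Y=\{0\}$ the conditions on $|\cdot|$ are void and (2) is the definition of (D). This proves (2)$\Rightarrow$(1), and also (1)$\Rightarrow$(2) for $Y=\{0\}$.

Assume (1), and let $Y\ne\{0\}$, $|\cdot|$, $\nu$, $\varepsilon'$ be as in (2). Put $\varepsilon=\frac12\min(\varepsilon',1)$ and choose $\delta>0$ with $(1+4\delta)(1+\varepsilon)\le1+\varepsilon'$. Take $P$ from Proposition~\ref{prop:onY} and then $N$ from Proposition~\ref{prop:offY}. By \eqref{eq:squeeze},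
\[
(1-\varepsilon')\nu\le P\le N\le(1+4\delta)P\le(1+\varepsilon')\nu,
\]
and $N=P=|\cdot|$ on $Y$ because $d=0$ there. The norm $N$ is differentiable off $Y$. Let $y\in Y\setminus\{0\}$. We have $d(y+u)\le P(u)$, and $P(y+u)\ge\frac12P(y)$ when $P(u)\le\frac12P(y)$. For such $u$, \eqref{eq:squeeze} gives
\[
0\le N(y+u)-P(y+u)\le\frac{8\delta}{P(y)}\,P(u)^2=o(\|u\|).
\]
Since $N(y)=P(y)$ and $P$ is Fr\'echet differentiable at $y$, so is $N$, with $N'(y)=P'(y)$.
\end{proof}

\section{Spaces with property (D)}\label{sec:D}

By \v{S}mulyan's test, smoothness of a norm follows from rotundity of its dual norm, and rotundity survives when squares of norms are added. So we perturb norms on $X^*$, and we must know that the result is again a dual norm. Recall that an equivalent norm $r$ on $X^*$ equals $q^*$ for some equivalent norm $q$ on $X$ if and only if $r$ is weak$^*$ lower semicontinuous: a dual norm is a supremum of weak$^*$ continuous functions, and conversely, if $\{r\le1\}$ is weak$^*$ closed, then $q(x)=\sup\{f(x):r(f)\le1\}$ satisfies $q^*=r$ by the separation theorem.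

For a seminorm $\rho$ on $X^*$ put $\Delta_\rho(f,g)=2\rho(f)^2+2\rho(g)^2-\rho(f+g)^2$. The triangle inequality gives
\begin{equation}\label{eq:Delta}
\Delta_\rho(f,g)\ge2\rho(f)^2+2\rho(g)^2-\bigl(\rho(f)+\rho(g)\bigr)^2=\bigl(\rho(f)-\rho(g)\bigr)^2\ge0 .
\end{equation}
If $\rho^2=\sum_ja_j\rho_j^2$ with $a_j>0$, then $\Delta_\rho=\sum_ja_j\Delta_{\rho_j}$. Hence $\Delta_\rho(f,f_k)\to0$ implies $\Delta_{\rho_j}(f,f_k)\to0$ for each $j$.

\begin{lemma}\label{lem:LURD}
If $X$ has an equivalent norm whose dual norm $R$ is LUR, then $X$ has property (D).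
\end{lemma}

\begin{proof}
Let $p$ be an equivalent norm on $X$, with $R\le Cp^*$. For $m\ge1$ the function $r_m=\bigl((p^*)^2+\frac1mR^2\bigr)^{1/2}$ is an equivalent norm on $X^*$, and it is weak$^*$ lower semicontinuous because $p^*$ and $R$ are. So $r_m=q_m^*$ for an equivalent norm $q_m$ on $X$. From $p^*\le q_m^*\le(1+C^2/m)^{1/2}p^*$ we get $(1+C^2/m)^{-1/2}p\le q_m\le p$, so $q_m\ge(1-\eta)p$ for large $m$.

It remains to show that $q_m$ is Fr\'echet smooth. Let $q_m(x)=1$ and choose $f$ with $f(x)=1=r_m(f)$. If $r_m(f_k)\le1$ and $f_k(x)\to1$, then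
\[
0\le\Delta_{r_m}(f,f_k)\le4-r_m(f+f_k)^2\le4-\bigl(1+f_k(x)\bigr)^2\to0 .
\]
Hence $\Delta_R(f,f_k)\to0$, and $f_k\to f$ because $R$ is LUR. Any two such sequences have the same limit $f$, so Theorem~\ref{thm:smulyan} applies.
\end{proof}

\begin{lemma}\label{lem:LURexists}
If $X^*$ is separable or $X$ is reflexive, then $X$ has an equivalent norm whose dual norm is LUR.
\end{lemma}

\begin{proof}
We may assume $X\ne\{0\}$. Let $X^*$ be separable; then so is $X$. Write $\|\cdot\|$ also for the dual norm and $B_{X^*}$ for its unit ball. A sequence converges in norm if it converges weak$^*$ and is relatively norm compact, so we build a norm whose quantity $\Delta$ controls both properties. Take finite-dimensional subspaces $F_1\subset F_2\subset\cdots$ of $X^*$ with dense union and a sequence $(x_n)_{n\ge1}$ dense in the unit sphere of $X$, and put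
\[
R(f)^2=\|f\|^2+\sum_{n\ge1}2^{-n}\operatorname{dist}(f,F_n)^2+\sum_{n\ge1}2^{-n}f(x_n)^2 .
\]
Then $R$ is a norm with $\|f\|\le R(f)\le\sqrt3\,\|f\|$. Each seminorm in the sum is weak$^*$ lower semicontinuous. For $\|f\|$ and $|f(x_n)|$ this holds as noted above. For the distance, which is attained because $F_n$ is finite-dimensional, we have $\{\operatorname{dist}(\cdot,F_n)\le r\}=F_n+rB_{X^*}$. This is the sum of a weak$^*$ closed set and a weak$^*$ compact set, hence weak$^*$ closed. So $R^2$, a supremum of finite sums, is weak$^*$ lower semicontinuous, and $R$ is a dual norm.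

Let $\Delta_R(f,f_k)\to0$. By \eqref{eq:Delta}, $\|f_k\|\to\|f\|$ and $\operatorname{dist}(f_k,F_n)\to\operatorname{dist}(f,F_n)$ for every $n$. For $\rho(g)=|g(x_n)|$ we have exactly $\Delta_\rho(f,f_k)=(f(x_n)-f_k(x_n))^2$, so $f_k(x_n)\to f(x_n)$ for every $n$. As $(f_k)$ is bounded, say by $M$, and $(x_n)$ is dense in the sphere, $f_k\to f$ weak$^*$. Given $\epsilon>0$, choose $n$ with $\operatorname{dist}(f,F_n)<\epsilon$. For large $k$ the point $f_k$ lies within $\epsilon$ of $F_n\cap(M+\epsilon)B_{X^*}$, which is compact. So $\{f_k\}$ is covered by finitely many balls of radius $2\epsilon$, and since $\epsilon$ is arbitrary it is relatively norm compact. Every subsequence then has a norm convergent subsequence, whose limit is $f$ by weak$^*$ convergence. Thus $f_k\to f$ in norm.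

Now let $X$ be reflexive. Then $X^*$ is reflexive, so it is weakly compactly generated, that is, it is the closed linear span of a weakly compact set, here its unit ball. By Troyanski's theorem \cite{Troyanski} such a space has an equivalent LUR norm $R$. An equivalent norm is weakly lower semicontinuous, and the weak and weak$^*$ topologies of $X^*$ coincide by reflexivity. So $R$ is a dual norm.
\end{proof}

Lemmas~\ref{lem:LURD} and~\ref{lem:LURexists} prove the last two sentences of Theorem~\ref{thm:B}, whose proof is now complete.

\begin{proof}[Proof of Corollary~\ref{cor:C}]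
(a)$\Rightarrow$(b). Given $Y$ and $|\cdot|$, take an extension $\nu$ from Lemma~\ref{lem:extend} and apply Theorem~\ref{thm:B}(2).

(b)$\Rightarrow$(c). If $X=\{0\}$ there is nothing to prove. Otherwise apply (b) to a one-dimensional subspace, on which every norm is a multiple of the absolute value and hence Fr\'echet smooth.

(c)$\Rightarrow$(a). Let $X\neq\{0\}$. By (c) there is a Fr\'echet smooth norm $p$ on $X$. By Lemma~\ref{lem:C1}(ii) the map $x\mapsto p'(x)$ is norm-to-norm continuous on the separable set $\{p=1\}$, so its range $D$ is separable, and so is the cone $\{\lambda f:\lambda\ge0,\ f\in D\}$. Call $f\in X^*$ norm attaining if $f(x)=p^*(f)$ for some $x$ with $p(x)=1$. If such an $f$ is nonzero, then $f/p^*(f)=p'(x)$ by Lemma~\ref{lem:C1}(i), so the cone contains all norm attaining functionals. The Bishop--Phelps theorem states that these are norm dense in $X^*$. Hence $X^*$ is separable.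
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The dual of $X^*$ is $X^{**}=X$, which is separable, and a Banach space with separable dual is separable. So $X^*$ is separable, and the implication (a)$\Rightarrow$(b) of Corollary~\ref{cor:C} applies. Only the first case of Lemma~\ref{lem:LURexists} is used, so Troyanski's theorem is needed only for nonseparable reflexive spaces.
\end{proof}

\begin{thebibliography}{9}

\bibitem{DGZ}
Deville, Godefroy and Zizler, \emph{Smoothness and Renormings in Banach Spaces}.

\bibitem{Troyanski}
Troyanski, Studia Math. \textbf{37} (1971).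

\end{thebibliography}
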